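# Total domination in large claw-free cubic graphs: the constant $5/12$

## 1. A first guess of one third, tested by hand

All graphs are finite and simple. A set $S$ of vertices *dominates* a vertex if that vertex has a neighbor in $S$; a vertex does not dominate itself. $S$ is *total dominating* if it dominates every vertex, and $\gamma_t(G)$ is the least size of such a set. Enlarging $S$ never destroys domination. A graph is *claw-free* if no vertex has three pairwise non-adjacent neighbors. In a cubic graph this means that every vertex lies in a triangle. Write $n(G)$ for the order.

For $k\ge 2$ let $f_t(k)$ be the supremum of $\gamma_t(G)/n(G)$ over all connected claw-free cubic graphs $G$ of order at least $2k$. These facts come with the problem: $f_t(k)=\frac12$ for $k=2,3,4$; $f_t(k)=\frac49$ for $5\le k\le 9$; $f_t(10)\le\frac{10}{23}$. As $k$ grows the supremum runs over fewer graphs, so $f_t$ does not increase. In a cubic graph every vertex dominates three vertices, so $3\gamma_t\ge n$ and $f_t\ge\frac13$. Hence $f_t(k)$ converges. What is the limit?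

The value $\frac49$ looks stable for a while, but $\frac{10}{23}<\frac49$ rules it out. The natural guess is the floor, $\frac13$: small graphs may be awkward, but a large graph should have enough room for an efficient set. Let us test it.

*Triangles only.* In the prism (two triangles joined by three edges), the two ends of one joining edge form a total dominating set, so $\gamma_t=2=n/3$. More generally, take a connected cubic graph $H$ with a perfect matching and replace every vertex by a triangle. The two ends of every matching edge form a set with one vertex in each triangle. That vertex is dominated by its partner and dominates the other two. The order is $3|H|$ and the set has size $|H|$, so the ratio is exactly $\frac13$.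

*Diamonds only.* A *diamond* is $K_4-e$; we name its vertices $a,b,c,d$ with $b,c$ of degree 3 and $a\not\sim d$. Arrange diamonds in a ring with edges $d_ia_{i+1}$. In four consecutive diamonds $0,1,2,3$ choose $b_0,d_0,d_1,a_2,a_3,b_3$. Inside diamonds $0$ and $3$ everything is dominated; $a_1$ by $d_0$; $b_1,c_1$ by $d_1$; $d_1$ and $a_2$ by each other; $b_2,c_2$ by $a_2$; $d_2$ by $a_3$. So a ring of $4m$ diamonds has ratio at most $\frac{6}{16}=\frac38$.

*The smallest cases.* $\gamma_t(K_4)=2$, ratio $\frac12$. Let $G_8$ be the ring of two diamonds, with edges $d_1a_2$ and $d_2a_1$.

**Lemma 1.** $\gamma_t(G_8)=4$.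

*Proof.* $\{b_1,d_1,b_2,d_2\}$ is total dominating. Suppose $|S|\le 3$ for a total dominating set $S$. Each diamond meets $S$, since the neighbors of $b_i$ are $a_i,c_i,d_i$. So some diamond, say the first, contains exactly one vertex of $S$. It dominates both $b_1$ and $c_1$, so it is $a_1$ or $d_1$; by the symmetry $a_i\leftrightarrow d_i$ let it be $d_1$. Then $a_1$ needs $d_2\in S$ and $d_1$ needs $a_2\in S$, so $S=\{d_1,a_2,d_2\}$. But $d_2$ has neighbors $b_2,c_2,a_1$ and is not dominated. ∎

So far only small graphs exceed the guess clearly. Now make many dead ends. A *gadget* is an induced subgraph $X$ of a graph $G$ with a vertex called its root, such that exactly one edge joins $X$ to the rest of $G$, and this edge ends in $X$ at the root. For a gadget $X$ and $j\ge2$, the *necklace* of $X$ consists of triangles $u_iv_iw_i$ ($i\in\mathbb Z_j$), edges $v_iu_{i+1}$, and an edge from each $w_i$ to the root of its own copy of $X$.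

**Necklace count.** If every total dominating set contains at least $s$ vertices of each copy of $X$, then the necklace has $\gamma_t\ge j(s+1)$ and order $j(|X|+3)$.

Indeed, the $2j$ vertices $u_i,v_i$ have all their neighbors among the $u$'s, $v$'s and $w$'s. Each of $u_i,v_i,w_i$ dominates exactly two of these $2j$ vertices: $u_i$ dominates $v_i,v_{i-1}$; $v_i$ dominates $u_i,u_{i+1}$; $w_i$ dominates $u_i,v_i$. So at least $j$ of the $u,v,w$'s are in $S$.

Let $L$ be the 7-vertex gadget made of a triangle $xyz$ with root $x$, a diamond $abcd$, and the edges $ya$, $zd$. Lemma 2 below shows $|S\cap L|\ge 3$ always. So the necklace of $L$ has order $10j$ and $\gamma_t\ge 4j$. The ratio $\frac25$ occurs at arbitrarily large order, and the guess $\frac13$ is wrong. Dead ends can be repeated without bound, and each costs a little.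

## 2. Dead ends that cost more: a ratio of $5/12$

We look for a better gadget. Throughout, $S$ is a total dominating set of a graph containing the gadgets. Let $M$ be the 11-vertex gadget made of a diamond $a'b'c'd'$ with root $a'$, where $d'$ is joined to the root $\bar x$ of a copy $\bar L$ of $L$.

**Lemma 2.** (L1) $|S\cap L|\ge3$. (L2) If $x\in S$ and $x$ has a neighbor in $S\cap L$, then $|S\cap L|\ge4$. (M1) $|S\cap M|\ge4$. (M2) If $|S\cap M|=4$, then $a'\notin S$ and $a'$ has no neighbor in $S\cap M$.

*Proof.* (L1) The six vertices $a,b,c,d,y,z$ have all their neighbors in $L$. Each of $x,y,z$ dominates two of the six, each of $a,b,c,d$ dominates three. If two vertices dominated all six, they would lie in $\{a,b,c,d\}$ and dominate disjoint triples. To dominate $y$ one of them is $a$, to dominate $z$ the other is $d$. But both dominate $b$ and $c$, a contradiction.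

(L2) By the symmetry exchanging $y,z$ and $a,d$, let $x,y\in S$, and suppose $|S\cap L|=3$ with third vertex $t$. Neither $x$ nor $y$ dominates any of $b,c,d$, so $t$ dominates all three. But $N(b)\cap N(c)=\{a,d\}$, and neither $a$ nor $d$ is adjacent to $d$.

(M1) The diamond meets $S$, to dominate $b'$. Add (L1) for $\bar L$.

(M2) If $|S\cap M|=4$, the diamond contains one vertex of $S$ and $|S\cap\bar L|=3$. That vertex dominates both $b'$ and $c'$, so it is $a'$ or $d'$. If it is $a'$, then $d'$ (neighbors $b',c',\bar x$) needs $\bar x\in S$; since $d'\notin S$, $\bar x$ is dominated inside $\bar L$, and (L2) gives $|S\cap\bar L|\ge 4$, a contradiction. So it is $d'$, which is not adjacent to $a'$. ∎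

The cheap way through $M$ leaves its root outside $S$ and undominated, and a root of $L$ that is both in $S$ and dominated from inside costs extra. A triangle can play these two weaknesses against each other. For a gadget $A$ let $Q(A)$ consist of a triangle $uvw$ with root $w$, where $u$ is joined to the root of $A$ and $v$ to the root $a'$ of a copy of $M$.

**Lemma 3.** Suppose $|S\cap A|\ge s$ always, and $|S\cap A|\ge s+1$ whenever the root of $A$ is in $S$ and has a neighbor in $S\cap A$. Then $|S\cap Q(A)|\ge s+6$.

*Proof.* Let $t=|S\cap\{u,v,w\}|$. If $t\ge 2$, the count is at least $s+4+2$.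

If $t=0$, then $u$ needs the root of $A$ in $S$; since $u\notin S$, that root is dominated inside $A$, so $|S\cap A|\ge s+1$. Also $v$ needs $a'\in S$, so $|S\cap M|\ge5$ by (M1) and (M2). Total $s+6$.

If $t=1$, the count is at least $s+5$. Suppose it equals $s+5$. Then $|S\cap M|=4$, and by (M2) $a'\notin S$ and $v\in S$ to dominate $a'$. But then $u,w,a'\notin S$, and $v$ is not dominated, a contradiction. ∎

By (L1) and (L2), the lemma applies to $A=L$ with $s=3$. Put $Q_0=Q(L)$, of order $3+7+11=21$; then $|S\cap Q_0|\ge9$.

**Theorem 2.** For every $j\ge2$ there is a connected claw-free cubic graph of order $24j$ with $\gamma_t\ge10j$.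

*Proof.* Take the necklace of $Q_0$. It is simple (for $j=2$ the edges $v_0u_1$ and $v_1u_0$ are distinct), connected and cubic, and every vertex lies in a triangle, so it is claw-free. Its order is $j(21+3)$, and $\gamma_t\ge j(9+1)$. ∎

Hence $f_t(k)\ge\frac5{12}$ for all $k$. The rest of the work is the matching upper bound, with its exact additive constant.

## 3. The upper bound $12\gamma_t\le 5n+6$ and the limit

**Theorem 1.** If $G\ne G_8$ is a connected claw-free cubic graph of order $n$, then $12\gamma_t(G)\le 5n+6$. Moreover $12\gamma_t(G_8)=48=5\cdot 8+8$.

**Theorem (limit).** $\displaystyle\lim_{k\to\infty}f_t(k)=\frac5{12}$.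

*Proof from Theorems 1 and 2.* For $k\ge5$ and $n\ge2k\ge10$ we have $G\ne G_8$, so $\gamma_t/n\le\frac5{12}+\frac1{2n}\le\frac5{12}+\frac1{4k}$. Together with $f_t(k)\ge\frac5{12}$ this gives the limit. ∎

The same machinery, pushed further, yields all the values. This supplement is not needed for the limit and is proved in Sections 10–12.

**Theorem 3.** Equality $12\gamma_t=5n+6$ is attained by some connected claw-free cubic graph of order $n$ if and only if $n\equiv6\pmod{12}$, $n\ge18$, $n\notin\{30,54\}$. Consequently
$$f_t(k)=\tfrac49\ (5\le k\le9),\qquad f_t(k)=\tfrac37\ (10\le k\le21),\qquad f_t(k)=\tfrac{14}{33}\ (22\le k\le33),$$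
$$f_t(k)=\tfrac5{12}+\tfrac1{2n_k}\ (k\ge34),\qquad n_k=\min\{n\ge2k:\ n\equiv6\ (\mathrm{mod}\ 12)\}.$$

## 4. Triangles, diamonds, and why one number per piece is too little

The purpose of the first lemma is to describe all the graphs in question.

**Lemma 4.** Let $G\ne K_4$ be connected, claw-free and cubic. Then $V(G)$ is partitioned into *units*: diamonds, and triangles that are not in a diamond. Call $a,d$ the *ports* of a diamond and all three vertices of a triangle unit its ports. Every port is on exactly one edge leaving its unit, called a *link*, and no link joins two ports of the same unit.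

*Proof.* Every vertex lies in a triangle. Two triangles cannot share exactly one vertex, since it would have degree at least 4. Suppose $abc$ and $bcd$ are triangles. Then $a\not\sim d$, otherwise $G=K_4$. The vertices $b,c$ have all their neighbors in $\{a,b,c,d\}$, so the third neighbors of $a$ and of $d$ are not adjacent to $b$ or $c$. Hence $a,b,c,d$ lie in no further triangle. This gives the partition; the statements on ports follow from degree 3, from $a\not\sim d$, and from simplicity. ∎

So $G$ is a multigraph $U$ of units: a triangle has degree 3, a diamond degree 2, and two units may be joined by several links. For instance $L$ is a triangle and a diamond joined by two links, with the third port of the triangle free.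

Put $\nu(G)=12\gamma_t(G)-5n$. We want $\nu\le 6$. The first plan of a sensible person is induction: cut $G$ at a link, estimate each side by one number, and add. There are two precise points of failure.

*One number per side loses the interaction.* Consider $Q_0$. The minimum on $L$ is 3, the minimum on $M$ is 4, and a triangle may contain no vertex of $S$ at all. Adding minima gives 7, but the true minimum is at least 9. By (M2) the cheap set on $M$ leaves the root $a'$ both unchosen and undominated, so $v$ has to be chosen for $a'$, and then $v$ itself needs a chosen neighbor in its triangle. One must record, for the end of the link, whether it is chosen and whether it is dominated from its own side. Bounding each side by its own $5n_i+6$ is no way out, since the constants add up with the number of cuts.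

*Cycles must be cut, and the number of cuts is not bounded.* A link that is not a bridge can be cut only at a cost, and there may be a number of independent cycles proportional to $n$. Every cut must be paid back.

The remedy has two parts. Each piece hanging on one link gets a vector of four numbers, and it turns out that six fixed vectors suffice as upper bounds for every piece. When pieces are merged, the bounds often improve by an amount called *slack*, and slack pays for cuts.

## 5. Networks and the six vectors

**Definition (network).** A *network* is a connected multigraph $U$ whose nodes are triangles (3 ports), diamonds (2 ports), terminals (1 port), and at most one root (1 port). Each port is in exactly one link, and no link joins two ports of the same node. Triangles and diamonds are *units*; $V$ is the set of all unit vertices. Each terminal has one of six *types*, given by vectors with entries indexed $00,01,10,11$: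
$$F=(3,3,3,3),\quad \alpha=(1,1,1,13),\quad \delta=(-1,-1,11,11),$$
$$\varepsilon=(-5,7,-5,7),\quad \beta=(-7,5,5,5),\quad \zeta=(-9,3,3,15).$$
Each type satisfies $\tau_{00}\le\tau_{01},\tau_{10}\le\tau_{11}$. We use the same letter for the type and its vector.

A terminal is a promise: it stands for a piece that can be completed at cost $\tau_{ij}$ in state $ij$, where $i=1$ means that its end is chosen and $j=1$ that its end is dominated from inside the piece.

**Definition (configuration, values).** A *configuration* is a set $S\subseteq V$ together with a state $ij$ for each terminal. A terminal with $i=1$ dominates the vertex it is linked to. A terminal with $j=0$ *requires* the vertex it is linked to to be in $S$. The *weight* is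
$$12|S|-5|V|+\sum_z \tau(z)_{\mathrm{state}(z)},$$
summed over the terminals $z$. In an *unrooted* network all vertices of $V$ must be dominated and all requirements met; $\mathrm{val}$ is the minimum weight. In a *rooted* network let $x$ be the unit vertex linked to the root; the root itself dominates nothing. In an $ij$-configuration all vertices other than $x$ are dominated, all requirements are met, $x\in S$ if $i=1$, and $x$ is dominated (necessarily from its own unit) if $j=1$. The minimum weight is $\mathrm{val}_{ij}$. The *trivial* rooted network, a root linked to a terminal of type $\tau$, has vector $\tau$ by definition. We write $\mathcal N\le\tau-c$ if $\mathrm{val}_{ij}(\mathcal N)\le\tau_{ij}-c$ for all $ij$.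

All values are finite, because $S=V$ works, and $\mathrm{val}_{00}\le\mathrm{val}_{01},\mathrm{val}_{10}\le\mathrm{val}_{11}$, because the conditions only get stronger. A graph $G\ne K_4$ as in Lemma 4 is an unrooted network without terminals, with $\mathrm{val}=\nu(G)$.

*Example.* View $L$ as a rooted network. Its vector is exactly $(1,1,1,13)=\alpha$. The proofs of (L1) and (L2) use only the domination of vertices other than $x$, so the entries are at least $12\cdot3-35=1$, and entry $11$ is at least $12\cdot4-35=13$. These values are reached: $\{y,a,b\}$ dominates all of $L$ including $x$ (entries $00$, $01$); $\{x,b,c\}$ dominates everything but $x$ (entry $10$); $\{x,y,b,c\}$ serves for entry $11$.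

## 6. Replacing, gluing and cutting

The first tool replaces a hanging piece by a terminal.

**Lemma 5 (substitution).** Let $\ell$ be a bridge of the network $\mathcal N$, let one side of $\ell$ contain no root, and let the end $p$ of $\ell$ on the other side be a unit vertex. View the first side as a rooted network $\mathcal K$, the root attached at its end of $\ell$. If $\mathcal K\le\tau-c$, and $\mathcal N_\tau$ arises by replacing $\mathcal K$ by a terminal of type $\tau$ linked to $p$, then $\mathrm{val}(\mathcal N)\le\mathrm{val}(\mathcal N_\tau)-c$ (in every entry).

*Proof.* If $\mathcal K$ is trivial, this is clear. Otherwise let $x$ be the end of $\ell$ in $\mathcal K$. Take a configuration of $\mathcal N_\tau$ in which the terminal has state $ij$, and replace the terminal by an optimal $ij$-configuration of $\mathcal K$. If $i=1$, then $x\in S$ dominates $p$, as the terminal did. If $j=1$, then $x$ is dominated inside $\mathcal K$; if $j=0$, then $p\in S$ by the requirement, and $p$ dominates $x$. Nothing else changes, and the weight drops by at least $c$. ∎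

The second tool finishes the computation at a bridge.

**Lemma 6 (gluing).** Let $\ell$ be a bridge of an unrooted network with at least one end a unit vertex. If its two sides, as rooted networks (one may be trivial), are $\le\sigma-c$ and $\le\tau-c'$, then $\mathrm{val}\le\mu(\sigma,\tau)-c-c'$, where
$$\mu(\sigma,\tau)=\min(\sigma_{00}+\tau_{11},\ \sigma_{11}+\tau_{00},\ \sigma_{01}+\tau_{01},\ \sigma_{10}+\tau_{10}).$$
Always $\mu\le 6$.

*Proof.* A state $ij$ on one side and $i'j'$ on the other can be combined if ($j=1$ or $i'=1$) and ($j'=1$ or $i=1$): each end is dominated from its own side or by the other end. If one side is a terminal, this is exactly the meaning of its state. The pairs $(00,11)$, $(11,00)$, $(01,01)$, $(10,10)$ satisfy the condition. For the bound on $\mu$: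

- $F$ with any $\tau$: $3+\tau_{00}\le6$.
- $\alpha$ with $\alpha,\delta,\beta,\zeta$: $\alpha_{01}+\tau_{01}=2,0,6,4$; $\alpha$ with $\varepsilon$: $\alpha_{10}+\varepsilon_{10}=-4$.
- $\delta$ with $\delta,\varepsilon,\beta,\zeta$: $\delta_{01}+\tau_{01}=-2,6,4,2$.
- $\varepsilon$ with $\varepsilon,\beta,\zeta$: $\varepsilon_{10}+\tau_{10}=-10,0,-2$.
- $\beta\beta$: $\beta_{00}+\beta_{11}=-2$; $\beta\zeta$: $\beta_{11}+\zeta_{00}=-4$; $\zeta\zeta$: $\zeta_{01}+\zeta_{01}=6$. ∎

The third tool opens cycles. The type $\delta$ is designed for it: a cut end either contributes nothing and is booked at $-1$, or it pays $11$ for one extra vertex.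

**Lemma 7 (cut).** Let $\ell=pq$ be a link that is not a bridge. Delete $\ell$ and attach a new $\delta$-terminal at $p$ and one at $q$. Then $\mathrm{val}$ (each entry) of the old network is at most that of the new one plus $2$.

*Proof.* Terminals and the root have degree 1, so $p,q$ are unit vertices. Take a configuration of the new network. If the terminal at $p$ has state $00$ or $01$ (weight $-1$), delete it: it dominated nothing, and the weight grows by 1. If it has state $10$ or $11$ (weight $11$), delete it and add to $S$ a neighbor of $p$ inside the unit of $p$ (if it is not already there). This dominates $p$, and only $p$ could have lost its dominator; the weight changes by at most $12-11=1$. Do the same at $q$, then restore $\ell$, which only helps. Since each port is in one link, neither $p$ nor $q$ is the vertex linked to the root. ∎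

If $k$ links are deleted and the network stays connected, they can be cut one after another, each being a non-bridge at its turn. The total cost is $2k$.

## 7. The multiplication table

Now we compute what a triangle makes of two terminals, and a diamond of one.

**Lemma 8.** (T) The rooted network consisting of a triangle linked to the root and to terminals of types $A,B$ is $\le (A*B)-s$. (D) The rooted network consisting of a diamond linked to the root and to a terminal of type $A$ is $\le D(A)-s$. Here $*$ is commutative, and the values, with the *slack* $s$ in brackets, are

| $*$ | $F$ | $\alpha$ | $\delta$ | $\varepsilon$ | $\beta$ | $\zeta$ |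
|---|---|---|---|---|---|---|
| $F$ | $\zeta[0]$ | $\alpha[0]$ | $\alpha[2]$ | $\delta[4]$ | $\beta[0]$ | $F[0]$ |
| $\alpha$ | | $\alpha[2]$ | $\alpha[4]$ | $\delta[6]$ | $F[0]$ | $F[2]$ |
| $\delta$ | | | $\varepsilon[0]$ | $\delta[8]$ | $F[2]$ | $F[4]$ |
| $\varepsilon$ | | | | $\delta[0]$ | $\delta[2]$ | $\delta[4]$ |
| $\beta$ | | | | | $\delta[4]$ | $\delta[6]$ |
| $\zeta$ | | | | | | $\delta[8]$ |

$$D:\quad F\to\varepsilon[0],\quad \varepsilon\to\zeta[4],\quad \zeta\to\delta[4],\quad \delta\to F[0],\quad \alpha\to\beta[0],\quad \beta\to\alpha[4].$$

*Proof of (T).* Let the triangle be $u$ (to $A$), $v$ (to $B$), $w$ (to the root), and let $c_{ij}$ be the values. A terminal at a vertex outside $S$ must have $j=1$; at a vertex of $S$ it may have $j=0$. It needs $i=1$ exactly when its vertex is not dominated inside the triangle. This gives: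

- (t1) $S=\emptyset$: $c_{00}\le A_{11}+B_{11}-15$;
- (t2) $S=\{w\}$: $c_{10}\le A_{01}+B_{01}-3$;
- (t3) $S=\{u\}$ or $\{v\}$: $c_{01}\le A_{10}+B_{01}-3$ and $c_{01}\le A_{01}+B_{10}-3$;
- (t4) $S=\{u,v\}$: $c_{01}\le A_{00}+B_{00}+9$;
- (t5) $S=\{u,w\}$ or $\{v,w\}$: $c_{11}\le A_{00}+B_{01}+9$ and $c_{11}\le A_{01}+B_{00}+9$;
- (t6) $S=\{u,v,w\}$: $c_{11}\le A_{00}+B_{00}+21$.

We also use $c_{00}\le c_{01},c_{10}\le c_{11}$; an entry not mentioned is bounded this way.

$F*F$: (t1) gives $c_{00}\le-9$, (t3) and (t2) give $c_{01},c_{10}\le 3$, (t5) gives $c_{11}\le15$. This is $\zeta$.

Outcome $\alpha$, for the pairs $XY=F\alpha,F\delta,\alpha\alpha,\alpha\delta$: since $X_{10}=X_{01}$, (t2) and (t3) give $c_{10},c_{01}\le X_{01}+Y_{01}-3=1,-1,-1,-3$, and (t5) gives $c_{11}\le13,11,11,9$. These are $\alpha$ minus $0,2,2,4$.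

$X*\varepsilon$ for $X=F,\alpha,\delta$: (t3) gives $c_{01}\le X_{01}+\varepsilon_{10}-3=X_{01}-8=-5,-7,-9$, and (t5) gives $c_{11}\le X_{01}+\varepsilon_{00}+9=X_{01}+4=7,5,3$. These are $\delta$ minus $4,6,8$.

$F*\beta$: (t1) gives $c_{00}\le3+5-15=-7$, (t5) gives $c_{11}\le3-7+9=5$. This is $\beta$.

Outcome $F$, for $XY=F\zeta,\alpha\beta,\alpha\zeta,\delta\beta,\delta\zeta$: (t5) gives $c_{11}\le X_{01}+Y_{00}+9=3,3,1,1,-1$, which bounds all entries. These are $F$ minus $0,0,2,2,4$.

$\delta*\delta$: (t2) gives $c_{10}\le-5$, (t4) and (t5) give $c_{01},c_{11}\le7$. This is $\varepsilon$.

Pairs $YZ$ from $\{\varepsilon,\beta,\zeta\}$: (t4) and (t6) give $c_{01}\le Y_{00}+Z_{00}+9$ and $c_{11}\le Y_{00}+Z_{00}+21$. For $\varepsilon\varepsilon,\varepsilon\beta,\varepsilon\zeta,\beta\beta,\beta\zeta,\zeta\zeta$ the first number is $-1,-3,-5,-5,-7,-9$ and the second is larger by 12. These are $\delta$ minus $0,2,4,4,6,8$.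

*Proof of (D).* Let the diamond be $a$ (to the root), $b,c$, and $d$ (to $A$). In the same way:

- $S=\{d\}$: $c_{00}\le A_{10}-8$;
- $S=\{b,d\}$: $c_{01}\le A_{00}+4$;
- $S=\{a\}$: $c_{10}\le A_{11}-8$;
- $S=\{a,b\}$: $c_{11}\le A_{01}+4$;
- $S=\{a,b,d\}$: $c_{11}\le A_{00}+16$.

For $A=F$ these give $(-5,7,-5,7)=\varepsilon$. For $\varepsilon$: $(-13,-1,-1,11)=\zeta-4$. For $\zeta$: $c_{00}\le c_{01}\le-5$ and $c_{10},c_{11}\le7$, which is $\delta-4$. For $\delta$: $c_{11}\le3$, so all entries are at most $3$, which is $F$. For $\alpha$: $(-7,5,5,5)=\beta$. For $\beta$: $c_{00}\le c_{01}\le-3$, $c_{10}\le-3$, $c_{11}\le9$, which is $\alpha-4$. ∎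

All slacks are even and non-negative. *Collapsing* a triangle that carries two terminals $A,B$ means replacing it by a terminal of type $A*B$; *collapsing* a diamond that carries a terminal $A$ means replacing it by a terminal of type $D(A)$. By Lemmas 5 and 8 this is allowed whenever the remaining link goes to a unit vertex, and the value improves by the slack. If the remaining link goes to the root, Lemma 8 gives the final bound for the whole network. Hence a tree-like part can be collapsed step by step, gaining the sum of the slacks. A *$\tau$-triangle* below is a triangle carrying a terminal of type $\tau$.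

*The gadgets in this language.* The gadget $M$ is a diamond over $L$, and $D(\alpha)=\beta[0]$. By (M1) and (M2), whose proofs do not use the domination of $a'$, its entries are at least $12\cdot4-55=-7$, and at least $12\cdot 5-55=5$ except for $00$. So its vector is exactly $\beta$. The gadget $Q_0$ is a triangle over $\alpha$ and $\beta$, and $\alpha*\beta=F[0]$; the proof of Lemma 3 does not use the domination of $w$, so its entries are at least $12\cdot9-105=3$, and its vector is exactly $F$.

## 8. Every rooted network lies below one of the six vectors

We recall what the proof uses. For a connected multigraph, the *cyclomatic number* $c$ is the number of edges minus the number of nodes plus 1. The *2-edge-connected components* are the components left after deleting all bridges. Each such component $B$ is itself bridgeless: a link of $B$ is not a bridge of $U$, so it lies on a cycle; a cycle contains no bridges of $U$, hence lies in $B$. Tutte's 1-factor theorem: a finite graph has a perfect matching if and only if, for every vertex set $X$, deleting $X$ leaves at most $|X|$ components of odd order.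

**Theorem 4.** Every rooted network $\mathcal N$ satisfies $\mathcal N\le\tau$ for some type $\tau$.

*Proof.* Induction on the pair ($c(U)$, number of units), ordered lexicographically.

**Step 1: the root is not on a cycle.** This step removes everything tree-like at the root. If the root is linked to a terminal, there is nothing to prove. If it is linked to a diamond, the other link of the diamond is a bridge, and the network behind it has the same cyclomatic number and fewer units. By induction it is $\le\tau$ for some $\tau$; replace it by a terminal (Lemma 5) and apply Lemma 8(D).

Let the root be linked to a triangle $r$. The root link is a bridge, so a cycle through one of the other two links of $r$ contains both; they are both bridges or both non-bridges. If both are bridges, the two networks behind them have fewer units and no larger cyclomatic number; use induction, Lemma 5 twice, and Lemma 8(T).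

**Step 2: stripping the root component.** This step makes everything outside one bridgeless piece trivial. Now both non-root links of $r$ are non-bridges. Let $B$ be the 2-edge-connected component containing $r$; it contains these two links. A diamond of $B$ has both its links in $B$. A triangle of $B$ other than $r$ has two or three links in $B$. If it has two, its third link is a bridge, and behind it hangs a rooted network with fewer units and no larger cyclomatic number (the original root is not in it). By induction and Lemma 5 we replace it by a terminal. This does not increase $c(U)$. So assume $U$ consists of $B$, the root and terminals. The triangles of $B$ other than $r$ are *bare* (three links in $B$) or $\tau$-triangles with two links in $B$.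

**Step 3: how cuts are paid.** We shall cut $k\ge1$ links of $B$ so that the network stays connected, at cost $2k$, and then collapse a tree-like part with total slack at least $2k$. Either everything including $r$ is collapsed and $\mathcal N\le\tau$ directly; or the remaining rooted network has strictly smaller cyclomatic number, so it is $\le\tau$ for some $\tau$ by induction, and then $\mathcal N\le\tau$. We now find such a reduction in all cases but one.

**Step 4: a triangle $s\ne r$ of $B$ with a terminal $\tau\ne\delta$.** Cut one $B$-link of $s$ (cost 2). Collapse $s$: $\delta*\tau$ has slack $2,4,8,2,4$ for $\tau=F,\alpha,\varepsilon,\beta,\zeta$. Done. From now on all terminals are $\delta$.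

**Step 5: a $\delta$-triangle next to a diamond, a $\delta$-triangle, or only $r$.** Let $s$ be a $\delta$-triangle with $B$-links $\ell,g$, where $g$ leads to a diamond or $\delta$-triangle $y$. The other $B$-link $h$ of $y$ is not $\ell$; otherwise $B=\{s,y\}$, which does not contain $r$. Cut $\ell$ (cost 2). Collapse $s$: $\delta*\delta=\varepsilon$. Then collapse $y$: $D(\varepsilon)=\zeta[4]$ or $\delta*\varepsilon=\delta[8]$. The slack is at least 4. If instead both $\ell,g$ lead to $r$, then $B=\{s,r\}$: cut $\ell$, so $s$ becomes $\varepsilon$, and at $r$ we have $\delta*\varepsilon$ with slack 8. Done.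

**Step 6: three consecutive diamonds in $B$.** They do not form a closed ring, since $r\in B$. Cut the link entering the first (cost 2) and collapse: $D(\delta)=F$, $D(F)=\varepsilon$, $D(\varepsilon)=\zeta[4]$. Done.

**Step 7: no bare triangle.** Every node of $B$ has degree 2 in $B$, so $B$ is a cycle. If there is a $\delta$-triangle, its $B$-links lead to diamonds, $\delta$-triangles or $r$, and Step 5 applies. Otherwise $B$ consists of $r$ and $m$ diamonds, with $m\ge1$ since there are no self-links, and $m\le2$ by Step 6. Cut a link at $r$ (cost 2). For $m=1$ we have $\delta*D(\delta)=\delta*F=\alpha[2]$ at $r$. For $m=2$ we have $\delta*D(F)=\delta*\varepsilon=\delta[8]$. Done.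

**Step 8: a bare triangle $v$ linked by $e_3$ to a diamond or $\delta$-triangle $y$.** Let $e_1,e_2$ be the other links of $v$. Since $B$ is bridgeless, every component of $B-v$ receives at least two of the three links of $v$, so $B-v$ is connected. Hence deleting $e_1,e_2$ leaves the network connected; cut both (cost 4). If the other $B$-link $h$ of $y$ led to $v$, then $\{y\}$ would be a component of $B-v$, so $B-v=\{y\}$, contradicting $r\in B-v$ and $r\ne y$. So $h$ was not cut. Collapse $v$: $\delta*\delta=\varepsilon$. Then collapse $y$: $D(\varepsilon)=\zeta[4]$ or $\delta*\varepsilon=\delta[8]$. The slack is at least 4. Done.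

**Step 9: bare triangles exist, and none is linked to a diamond or $\delta$-triangle.** Here no cut is used. First, $B$ contains no diamond and no $\delta$-triangle. If $y$ were one, consider the component $C$ of $B-r$ containing $y$. No link joins a diamond or $\delta$-triangle to a bare triangle, so $C$ contains no bare triangle. All links from $C$ to the rest of $B$ go to $r$, and there are at least two, as $B$ is bridgeless. So $C$ uses both $B$-links of $r$, hence $B-r=C$ and there is no bare triangle, a contradiction.

So $B$ is a bridgeless loopless multigraph on $r$ and bare triangles, with all degrees 3 except $\deg r=2$, and there are no terminals. Let $N=|B|$. The degree sum $3(N-1)+2$ is even, so $N$ is odd and $N\ge3$.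

The multigraph $B-r$ has a perfect matching. Let $X\subseteq V(B-r)$. An odd component $C$ of $B-r-X$ sends a number of links congruent to $3|C|$ modulo 2, hence an odd number, to $X\cup\{r\}$. It is not exactly one, since $B$ is bridgeless, so it is at least 3. Counting at $X\cup\{r\}$, three times the number of odd components is at most $3|X|+2$, so that number is at most $|X|$. Apply Tutte's theorem to the underlying simple graph.

Put both ends of every matching link in $S$. Each triangle other than $r$ then contains one vertex of $S$, which is dominated by its partner and dominates the other two; it contributes $12-15=-3$. At $r=\{x,u,v\}$, with $x$ linked to the root, add $\{x\}$ (contribution $-3$, for the entries $00$ and $10$) or $\{x,u\}$ (contribution $9$, for $01$ and $11$). The vector of $\mathcal N$ is at most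
$$(-3,9,-3,9)-3(N-1)\le(-9,3,-9,3)\le\varepsilon .\tag{1}$$
This completes the induction. ∎

## 9. Proof of Theorem 1

For $K_4$ we have $12\cdot2=5\cdot4+4$. Let $G\ne K_4$, with network $U$ and $\nu=12\gamma_t-5n=\mathrm{val}$.

**Step 1: $U$ has a bridge.** Both sides are rooted networks; Theorem 4 and Lemma 6 give $\nu\le6$.

**Step 2: $U$ is bridgeless without triangles.** Then $U$ is a ring of $k\ge2$ diamonds. For $k=2$ we have $G=G_8$, and Lemma 1 gives $12\gamma_t=48$. Let $k\ge3$. Cut a link (cost 2), which gives a path of $k$ diamonds with a $\delta$-terminal at each end. Its last link, leading to one of these terminals, is a bridge. One side is trivial of type $\delta$; the other is $\le\tau-4$ for some $\tau$, because its first three diamonds give $\delta\to F\to\varepsilon\to\zeta[4]$ and further steps have non-negative slack. By Lemmas 6 and 7, $\nu\le6-4+2=4$.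

**Step 3: $U$ is bridgeless with triangles and no diamonds.** Then $U$ is a bridgeless cubic loopless multigraph. By Petersen's theorem it has a perfect matching; this is the count of Step 9 above without $r$: three times the number of odd components is at most $3|X|$. Both ends of the matching links form a total dominating set with one vertex in each triangle. So $\gamma_t\le n/3$ and $\nu\le 4n-5n=-n<0$.

**Step 4: $U$ is bridgeless with triangles and diamonds.** Since $U$ is connected, some triangle $v$ is linked to a diamond $y$. As in Step 8 of the previous section, $U-v$ is connected. The number of triangles is even, by the degree sum, so $U-v$ contains a triangle. Hence the other link $h$ of $y$ does not lead to $v$, otherwise $\{y\}$ would be all of $U-v$. Cut the other two links of $v$; the network stays connected, and the cost is 4. Now $h$ is a bridge. The side $\{v,y\}$ with its two $\delta$-terminals is $\le\zeta-4$, since $\delta*\delta=\varepsilon$ and $D(\varepsilon)=\zeta[4]$. The other side is $\le\tau$ for some $\tau$ by Theorem 4. By Lemma 6, $\nu\le6-4+4=6$. ∎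

With this, $\lim_{k\to\infty} f_t(k)=\frac5{12}$ is proved. The remaining sections prove Theorem 3.

## 10. Graphs with $12\gamma_t=5n+6$

Iterating the gadgets of Section 2 gives extremal graphs. Let $A_0=L$. For $i\ge1$ let $A_i$ consist of a triangle $u_iv_iw_i$ with root $v_i$, where $u_i$ is joined to the root of $A_{i-1}$ and $w_i$ to the root of a copy of $Q_0$; its order is $7+24i$. Put $Q_i=Q(A_i)$, of order $21+24i$.

**Lemma 9.** $|S\cap A_i|\ge3+10i$, and $|S\cap A_i|\ge4+10i$ if the root is in $S$ and has a neighbor in $S\cap A_i$. Moreover $|S\cap Q_i|\ge9+10i$.

*Proof.* The last claim follows from the first by Lemma 3 with $s=3+10i$. For $i=0$ the first claim is (L1) and (L2). Let $i\ge1$ and $t=|S\cap\{u_i,v_i,w_i\}|$. If $t\ge1$, then $|S\cap A_i|\ge3+10(i-1)+9+t=2+10i+t$. If $t=0$, then $u_i$ needs the root of $A_{i-1}$ in $S$, and this root is dominated inside $A_{i-1}$, so $|S\cap A_i|\ge4+10(i-1)+9=3+10i$. If $v_i\in S$ has a neighbor in $S\cap A_i$, then $t\ge2$ and $|S\cap A_i|\ge4+10i$. ∎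

**Proposition 1.** Equality $12\gamma_t=5n+6$ is attained for all $n\equiv 6\pmod{12}$ with $n\ge18$, $n\notin\{30,54\}$.

*Proof.* By Theorem 1 it suffices to show $\gamma_t\ge(5n+6)/12$.

**Step 1: $n=18+24j$, $j\ge0$.** Join the roots of $A_j$ and $M$. Then $|S|\ge(3+10j)+4$. Equality would force $|S\cap M|=4$ and $|S\cap A_j|=3+10j$. By (M2), the root of $A_j$ would be in $S$, to dominate $a'$, and since $a'\notin S$ it would be dominated inside $A_j$. So $|S\cap A_j|\ge4+10j$, a contradiction. Hence $\gamma_t\ge8+10j=(5n+6)/12$.

**Step 2: $n=78+24i$, $i\ge0$.** Let $E_i$ be a diamond with one port joined to the root of $Q_i$, the other port being the root of $E_i$; its order is $25+24i$. The diamond meets $S$, so $|S\cap E_i|\ge10+10i$. If the root has a neighbor in $S\cap E_i$, then $|S\cap E_i|\ge11+10i$. Otherwise the diamond would contain exactly one vertex of $S$. Dominating both degree-3 vertices, it would be a port, and no port is adjacent to the root inside $E_i$.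

Take a triangle $u_1u_2u_3$ with $u_1,u_2,u_3$ joined to the roots of $E_i,E_0,E_0$; the order is $3+25+24i+50=78+24i$. If $t$ of the $u$'s are in $S$, at least $3-t$ of the three roots are dominated inside their gadgets. So $|S|\ge30+10i+(3-t)+t=33+10i=(5n+6)/12$.

The first family covers all $n\equiv18\pmod{24}$ with $n\ge 18$, the second all $n\equiv6\pmod{24}$ with $n\ge78$. What is left out is $30$ and $54$. ∎

## 11. A saving of two from any component that is not a cell

To exclude the orders 30 and 54 we refine Theorem 4.

**Definition (cell, bad component).** A 2-edge-connected component of $U$ with at least two nodes is *nontrivial*. A *cell* is a nontrivial component consisting of a triangle and a diamond joined by two links. A nontrivial component that is not a cell is *bad*.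

For example, the unit network of $L$ with a root is a cell plus a root link. A bare triangle in a bridgeless component, or a ring through $r$ and two diamonds, makes the component bad.

**Theorem 5.** A rooted network with a bad component satisfies $\mathcal N\le\tau-2$ for some type $\tau$.

*Proof.* Induction as for Theorem 4. Call slack minus cost the *surplus* of a reduction (cut, then collapse).

**Step 1: the bad component may be taken at the root.** If the root is linked to a diamond, or to a triangle whose other two links are bridges, the bad component lies in a network behind such a bridge. That network is $\le\tau-2$ by induction, any other is treated by Theorem 4, and Lemmas 5 and 8 finish. Otherwise let $B$ be the root component. If a network hanging off $B$ contains a bad component, it is $\le\tau-2$ by induction; replacing it by a terminal gains 2 (Lemma 5), and Theorem 4 bounds the result. So let $B$ itself be bad, and by Theorem 4 replace all networks hanging off $B$ by terminals.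

Now a reduction with surplus at least $2$ suffices, by Theorem 4 for the resulting network (or directly, if all is collapsed). A reduction with surplus at least $0$ suffices if the resulting network still has a bad component, by induction, since its cyclomatic number is smaller.

**Step 2: $B$ is a cycle $r,z_1$.** This and the next step treat cycles. There we cut once (cost 2) and need slack at least 4. Since $B$ is not a cell, $z_1$ is a $\tau$-triangle. Cut a link and collapse both: the slacks of $\delta*\tau$ and then of $\delta*(\delta*\tau)$ are, for $\tau=F,\alpha,\delta,\varepsilon,\beta,\zeta$,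
$$2+4,\quad 4+4,\quad 0+8,\quad 8+0,\quad 2+2,\quad 4+2,$$
all at least 4.

**Step 3: $B$ is a cycle $r,z_1,\dots,z_p$ with $p\ge2$.** If some terminal is $\alpha$, $\varepsilon$ or $\zeta$, cut a $B$-link of its triangle and collapse it: slack 4, 8 or 4. So let each $z_i$ be a diamond or an $F$-, $\beta$- or $\delta$-triangle. From Lemma 8, the effect of these four steps on an incoming type $X$ is:

| $X$ | diamond | $F$-triangle | $\beta$-triangle | $\delta$-triangle |
|---|---|---|---|---|
| $\delta$ | $F[0]$ | $\alpha[2]$ | $F[2]$ | $\varepsilon[0]$ |
| $F$ | $\varepsilon[0]$ | $\zeta[0]$ | $\beta[0]$ | $\alpha[2]$ |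
| $\varepsilon$ | $\zeta[4]$ | $\delta[4]$ | $\delta[2]$ | $\delta[8]$ |
| $\zeta$ | $\delta[4]$ | $F[0]$ | $\delta[6]$ | $F[4]$ |
| $\beta$ | $\alpha[4]$ | $\beta[0]$ | $\delta[4]$ | $F[2]$ |
| $\alpha$ | $\beta[0]$ | $\alpha[0]$ | $F[0]$ | $\alpha[4]$ |

Cut $rz_1$, let $X_0=\delta$, let $X_i$ be the type after collapsing $z_i$, and let $I$ be the slack accumulated after $z_p$. Finally $\delta*X_p$ at $r$ has slack $2,4,0,8,2,4$ for $X_p=F,\alpha,\delta,\varepsilon,\beta,\zeta$. Suppose the total is less than 4. All slacks are even, so the total is at most 2, and either (1) $X_p=\delta$ and $I\le2$, or (2) $X_p\in\{F,\beta\}$ and $I=0$.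

*Alternative (1).* The only entry of the table that is $\delta$ with slack at most 2 is a $\beta$-triangle applied to $\varepsilon$. So $z_p$ is a $\beta$-triangle, $X_{p-1}=\varepsilon$, and all earlier slacks are 0. Cut the link $z_pr$ instead of $rz_1$. Then $z_p$ gives $\beta*\delta=F[2]$. In the first order, $\varepsilon$ was produced with slack 0, so $z_{p-1}$ is a $\delta$-triangle applied to $\delta$ or a diamond applied to $F$. If $z_{p-1}$ is a $\delta$-triangle, it now gives $\delta*F$ with slack 2, total 4. If it is a diamond, then $X_{p-2}=F\ne X_0$, so $z_{p-2}$ exists. Now $z_{p-1}$ gives $D(F)=\varepsilon$, and any step at $z_{p-2}$ applied to $\varepsilon$ has slack at least 2, total at least 4.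

*Alternative (2).* All slacks before $r$ are 0. From $\delta$ the slack-0 steps are a diamond (to $F$) and a $\delta$-triangle (to $\varepsilon$), and from $\varepsilon$ there is no slack-0 step. As $p\ge2$, $z_1$ is a diamond. Now read the cycle in the other direction, cutting $z_pr$. If the total is at least 4 we are done; if alternative (1) holds for the reversed order, it is settled as above; so we may assume alternative (2) there too, and $z_p$ is also a diamond. In the original order, the slack-0 steps from $F$ lead to $\varepsilon,\zeta,\beta$; from $\zeta$ only to $F$; from $\beta$ only to $\beta$; from $\varepsilon$ nowhere. So $X_{p-1}\in\{F,\varepsilon,\zeta,\beta\}$. But a slack-0 diamond step ending in $F$ or $\beta$ starts from $\delta$ or $\alpha$, a contradiction.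

**Step 4: $B$ has a bare triangle; preparation.** The number of bare triangles is $\sum_B(\deg_B-2)=2(c(B)-1)$, so $c(B)\ge2$. Also $B$ contains no triangle and diamond joined by two links. Together they would have at most one further link in $B$, which would be a bridge of $B$; so they would be all of $B$, without a bare triangle. Cutting and collapsing add no units and no links between units. Hence any nontrivial component left after cutting links of $B$ and collapsing is bad.

**Step 5: reductions from Section 8 with their surplus.** Steps 4, 5, 6, 8, 9 of Section 8 are now counted again.

- A terminal $\alpha,\varepsilon$ or $\zeta$: Section 8, Step 4 has slack at least 4, surplus at least 2.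
- A terminal $F$ or $\beta$: that step has surplus 0, and the result has cyclomatic number $c(B)-1\ge1$, hence a bad component.
- Otherwise all terminals are $\delta$. A $\delta$-triangle next to a diamond or $\delta$-triangle (Step 5) and three consecutive diamonds (Step 6) give surplus at least 2. A bare triangle next to a $\delta$-triangle (Step 8) has slack 8 and cost 4, surplus 4. In Step 9, (1) gives $(-9,3,-9,3)\le\varepsilon-2$.

So we may assume there is no $\delta$-triangle. Indeed its neighbors would be bare triangles or $r$; if both its links led to $r$, $B$ would be a cycle, and a bare neighbor has just been treated. So there are no terminals left. Since the situation of Step 9 is settled, some bare triangle $v$ is linked to a diamond $y$. Section 8, Step 8 has surplus at least 0, and the result has cyclomatic number $c(B)-2$. If $c(B)\ge3$, the result has a bad component and we are done.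

**Step 6: $c(B)=2$.** There are exactly two bare triangles $v,q$; all other nodes, namely $r$ and diamonds, have degree 2 in $B$. Suppressing these leaves a cubic multigraph on two nodes without bridges, that is, three parallel edges. So $B$ consists of three $v$–$q$ paths: $P_1,P_2$ with $m_1,m_2$ diamonds, and $P_3$ with, from $v$ to $q$, $a$ diamonds, then $r$, then $b$ diamonds.

If a bare triangle is followed by two consecutive diamonds on some path, cut its other two links and collapse: $\varepsilon\to\zeta[4]\to\delta[4]$, slack 8, cost 4, surplus 4. So let $m_1,m_2,a,b\le1$. Not all are 0, since there is a diamond. We make two cuts and need slack at least 6.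

*$\{m_1,m_2\}=\{0,1\}$*, say $m_1=1$. Cut the links of $v$ on $P_2$ and $P_3$. Then $v$ becomes $\varepsilon$, the diamond gives $\zeta[4]$, and at $q$, which received a $\delta$-terminal from the cut link of $P_2$, we have $\zeta*\delta$ with slack 4. Total 8.

*$m_1=m_2=1$.* Cut the links of $v$ on $P_2$ and $P_3$. Then $v=\varepsilon$, then $\zeta[4]$; the remnant of $P_2$ at $q$ is $D(\delta)=F$, and $\zeta*F=F[0]$ at $q$. This passes towards $r$, where the other side has type $\delta$ if $a=0$ and $D(\delta)=F$ if $a=1$. For $(a,b)=(0,0)$, $F*\delta$ has slack 2, total 6. For $(0,1)$, $D(F)=\varepsilon$ and $\varepsilon*\delta$ has slack 8, total 12. For $(1,1)$, $D(F)=\varepsilon$ and $\varepsilon*F$ has slack 4, total 8. For $(1,0)$, interchange $v$ and $q$.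

*$m_1=m_2=0$.* Then $a$ or $b$ is 1; interchanging $v$ and $q$, let $a=1$. Cut both direct links between $v$ and $q$; the network stays connected through $P_3$. Then $v=\varepsilon$, and the diamond gives $\zeta[4]$ arriving at $r$; also $q=\varepsilon$. If $b=0$, $\zeta*\varepsilon$ at $r$ has slack 4. If $b=1$, $q$'s side gives $\varepsilon\to\zeta[4]$. The total is at least 8. ∎

## 12. The orders 30 and 54, and all values of $f_t(k)$

**Proposition 2.** No connected claw-free cubic graph of order $30$ or $54$ satisfies $12\gamma_t=5n+6$.

*Proof.* Let $n\in\{30,54\}$. We show $\nu\le4$, following the steps of Section 9.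

**Step 1: $U$ is bridgeless.** A ring of diamonds has $4\mid n$, which is false here. With triangles only, $\nu\le-n$. In the remaining case (Section 9, Step 4), consider the side of $h$ not containing $v,y$.

Suppose it has a nontrivial component. It is not a cell: a triangle and a diamond joined by two links have only one further link, which would be a bridge of $U$. So Theorem 5 applies to that side, and $\nu\le6-2-4+4=4$.

Otherwise that side is a tree. Then $U$ becomes a tree after two cuts, so $c(U)=2$. The number of triangles is $\sum(\deg-2)=2(c(U)-1)=2$, and as $U$ is bridgeless, it consists of these two triangles joined by three paths, with $m$ diamonds in total. From $n=6+4m$ we get $m\in\{6,12\}$, so some path has at least two diamonds. Let $v$ be one of the triangles; cut the two links of $v$ not on that path, and collapse $v$ and the next two diamonds: $\varepsilon\to\zeta[4]\to\delta[4]$, slack 8. With Theorem 4 for the other side and Lemma 6, $\nu\le6-8+4=2$.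

**Step 2: $U$ has a bridge and a bad component.** Apply Theorem 5 to the side of a bridge containing the bad component, Theorem 4 to the other side, and Lemma 6: $\nu\le6-2=4$.

**Step 3: $U$ has a bridge, and all nontrivial components are cells.** Here we count. A cell has exactly one link leaving it. Contract the cells, say there are $l$, to single nodes. Then $U$ becomes a tree with $l$ leaves, hence with $l-2$ triangles of degree 3, and with $d$ diamonds of degree 2. So
$$n=7l+3(l-2)+4d=10l-6+4d.$$
Since $n\equiv2\pmod4$, $l$ is even. Hence $(l,d)=(2,4)$ for $n=30$, and $(l,d)\in\{(2,10),(4,5),(6,0)\}$ for $n=54$.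

A cell, as a rooted network, is $\le\alpha$ (Section 8, Step 7 with $m=1$). By Theorem 4 and Lemma 6 it suffices to find slack at least 2 on one side of a bridge.

If $l=2$, two consecutive diamonds follow a cell: $\alpha\to\beta\to\alpha[4]$.

If $(l,d)=(6,0)$, the four triangles form a tree; a leaf of it is linked to two cells, and $\alpha*\alpha$ has slack 2.

If $(l,d)=(4,5)$, there are two triangles, each with two branches ending in cells, joined by a path with $m$ diamonds. A branch with at least two diamonds gives slack 4, as before. Otherwise each branch has type $\alpha$ or $\beta$, according to whether it has no or one diamond. If some triangle has branches of equal type, $\alpha*\alpha$ has slack 2 and $\beta*\beta$ slack 4. Otherwise both triangles give $\alpha*\beta=F[0]$, the branches use two diamonds, so $m=3$, and $F\to\varepsilon\to\zeta[4]$ along the joining path. ∎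

**Proof of Theorem 3.** A cubic graph has even order, and $\nu=12\gamma_t-5n\equiv7n\pmod{12}$. With $\nu\le6$ (Theorem 1), for $n\ge10$ this gives
$$\nu\le0,\ 2,\ 4,\ 6,\ -4,\ -2\quad\text{for } n\equiv0,\ 2,\ 4,\ 6,\ 8,\ 10\pmod{12}.\tag{2}$$
Moreover $\nu=6$ requires $7n\equiv6$, that is, $n\equiv6\pmod{12}$. For $n=6$ the only graph is the prism (the units are two triangles joined by three links), with $\gamma_t=2$ and $\nu=-6$. Together with Propositions 1 and 2 the first claim follows. For $n=30,54$, Proposition 2 and $\nu\equiv6\pmod{12}$ give $\nu\le-6$.

Now use $\gamma_t/n=\frac5{12}+\frac{\nu}{12n}$.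

- For $n\ge10$: by (2), $\nu/n\le\max(\frac6{18},\frac4{16},\frac2{14})=\frac13$, attained at $n=18$. So $f_t(k)=\frac5{12}+\frac1{36}=\frac49$ for $5\le k\le9$.
- For $n\ge20$, order 30 being excluded: $\nu/n\le\max(\frac6{42},\frac4{28},\frac2{26})=\frac17$, attained at $n=42$. So $f_t(k)=\frac5{12}+\frac1{84}=\frac37$ for $10\le k\le21$.
- For $n\ge44$, order 54 being excluded: $\nu/n\le\max(\frac6{66},\frac4{52},\frac2{50})=\frac1{11}$, attained at $n=66$. So $f_t(k)=\frac5{12}+\frac1{132}=\frac{14}{33}$ for $22\le k\le33$.
- For $k\ge34$: $n_k\ge78$, so $\nu=6$ is attained at $n_k$. Let $n\ge2k>n_k-12$. If $n\equiv6$, then $n\ge n_k$. If $n\equiv4$, then $n\ge n_k-2$, and $\frac4{n_k-2}\le\frac6{n_k}$. If $n\equiv2$, then $n\ge n_k-4$, and $\frac2{n_k-4}\le\frac6{n_k}$; both inequalities hold for $n_k\ge6$. Otherwise $\nu\le0$. So $f_t(k)=\frac5{12}+\frac1{2n_k}$. ∎
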